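# Unbalanced closed sets, and a $G_\delta$ set of uniqueness not covered by countably many closed ones

## Closed sets whose left and right distances never nearly agree

Let $\mathbb T=\mathbb R/2\pi\mathbb Z$. We begin with a geometric condition on closed sets. Stand at a point $x$ of a closed set $E$ and list the distances from $x$ to the points of $E$ on its right, and the distances to the points on its left. The condition says that, at small scales, no right distance is close to a left distance, where closeness is measured by ratio.

**Definition 1.** A closed set $E\subseteq\mathbb T$ is *unbalanced at* $x\in E$ if there are $\gamma>0$ and $r\in(0,1]$ such that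
$$0<s,s'\le r,\quad x+s\in E,\quad x-s'\in E\quad\Longrightarrow\quad |\log(s/s')|\ge\gamma .$$
It is *unbalanced* if this holds at every $x\in E$; the numbers $\gamma,r$ may depend on $x$.

Some examples. The set $\{0\}\cup\{1/n:n\ge1\}$ is unbalanced: at $0$ there are no left points within distance $1$, and at an isolated point we choose $r$ so small that there are no points on either side. The set $\{0\}\cup\{4^{-n}:n\ge1\}\cup\{-2\cdot4^{-n}:n\ge1\}$ is unbalanced at $0$ with $\gamma=\log2$: the quotient of a right distance by a left distance is $4^{j}/2$ for some integer $j$, that is, an odd power of $2$. The set $\{0\}\cup\{\pm1/n:n\ge 1\}$ is not unbalanced at $0$.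

**Lemma 1.** An unbalanced closed set has Lebesgue measure $0$.

*Proof.* If $|E|>0$, then $E$ has a density point $x$, and $x\in E$ since $E$ is closed. The reflected set $2x-E$ also has density $1$ at $x$, hence so has $E\cap(2x-E)$. So there are arbitrarily small $s>0$ with $x+s\in E$ and $x-s\in E$, and then $|\log(s/s)|=0$, contrary to Definition 1. ∎

The sets that matter are Cantor sets. For $0<\xi<\frac12$ put
$$E_\xi=\Bigl\{\sum_{j\ge1}\epsilon_j(1-\xi)\xi^{j-1}:\epsilon_j\in\{0,1\}\Bigr\}\subseteq[0,1]\subseteq\mathbb T .$$
It is a continuous image of $\{0,1\}^{\mathbb N}$, hence closed.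

**Lemma 2.** If $0<\xi<\frac13$, then $E_\xi$ is unbalanced, with $r=1$ and $\gamma=\log\frac{1-2\xi}{\xi}$ at every point. For $\xi=\frac27$ this is $\gamma=\log\frac32$.

*Proof.* Let $z\ne w$ in $E_\xi$ have digits that first differ at place $m$. The digit at place $m$ contributes $\pm(1-\xi)\xi^{m-1}$ to $z-w$, and the later digits contribute at most $\sum_{j>m}(1-\xi)\xi^{j-1}=\xi^m$ in absolute value. Hence
$$(1-2\xi)\xi^{m-1}\le|z-w|\le\xi^{m-1},$$
and $z>w$ exactly when $w$ has digit $0$ at place $m$.

Now let $x,\,x+s,\,x-s'\in E_\xi$ with $0<s,s'\le1$. Since $x\in[0,1]$, the numbers $x+s$ and $x-s'$ lie in $[-1,2]$; as $2\pi>3$, such a number represents a point of $[0,1]\subseteq\mathbb T$ only if it lies in $[0,1]$. So there is no wrap-around. Let $x+s$ first differ from $x$ at place $m$, and $x-s'$ at place $m'$. Then $x$ has digit $0$ at place $m$ and digit $1$ at place $m'$, so $m\ne m'$. If $m<m'$, then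
$$s'\le\xi^{m'-1}\le\xi^{m}=\frac{\xi}{1-2\xi}\,(1-2\xi)\xi^{m-1}\le\frac{\xi}{1-2\xi}\,s .$$
If $m'<m$, then $s\le\frac{\xi}{1-2\xi}s'$ in the same way. As $\frac{\xi}{1-2\xi}<1$, this is the claim. ∎

Check by hand for $\xi=\frac27$ at the point $x=\frac27$, whose digits are $0,1,1,1,\dots$. The nearest right point is $\frac57$, at distance $\frac37$. The left distances are at most $\frac27$, attained at the point $0$. The ratio is exactly $\frac32$.

At $\xi=\frac13$ unbalance fails. Take $x\in E_{1/3}$ whose digits are zeros separated by longer and longer blocks of ones. Let place $m$ carry a zero followed by $a$ ones. Then $x$ lies in a left-hand interval $[e-3^{-m},e]$ of the $m$-th stage, at distance $\delta\le3^{-m-a}$ from $e$, and the right-hand neighbor of that interval starts at $e+3^{-m}$. So $s=3^{-m}+\delta$ and $s'=3^{-m}-\delta$ are admissible, and $s/s'\to1$ along these places since $a\to\infty$.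

From the separation of distances we manufacture a switch.

**Lemma 3 (the switch).** Let $E$ be closed and unbalanced at $0\in E$, with constants $\gamma,r$; identify $\mathbb T$ with $(-\pi,\pi]$. There is a smooth $\theta:\mathbb R\setminus\{0\}\to[0,1]$ such that for $y\ne0$
$$\theta(y)+\theta(-y)=1,\qquad|\theta'(y)|\le C/|y|,\tag{1}$$
with $C$ depending only on $\gamma$, and $\theta=1$ in a neighborhood of every $y\in E$ with $0<|y|\le r$.

*Proof.* Let $Y_\pm=\{\log|y|:y\in E,\ \pm y>0,\ |y|\le r\}$. By hypothesis every point of $Y_+$ has distance at least $\gamma$ from every point of $Y_-$. Take a smooth $\phi\ge0$ with $\int\phi=1$ supported in $(-\gamma/6,\gamma/6)$, and put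
$$\omega=1_{\{a:\operatorname{dist}(a,Y_+)<\gamma/2\}}*\phi\qquad(\omega=0\text{ if }Y_+=\emptyset).$$
Then $\omega$ is smooth, $0\le\omega\le1$ and $|\omega'|\le\int|\phi'|$. If $\operatorname{dist}(a,Y_+)<\gamma/3$, every point within $\gamma/6$ of $a$ has distance $<\gamma/2$ from $Y_+$, so $\omega(a)=1$. If $\operatorname{dist}(a,Y_-)<\gamma/3$, every point within $\gamma/6$ of $a$ has distance $<\gamma/2$ from $Y_-$, hence distance $>\gamma/2$ from $Y_+$, so $\omega(a)=0$. Define
$$\theta(y)=\omega(\log y)\ (y>0),\qquad\theta(y)=1-\omega(\log|y|)\ (y<0).$$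
The identity in (1) is immediate, and the bound is the chain rule. If $y\in E$, $0<y\le r$, then $\log y\in Y_+$ and $\omega=1$ near $\log y$. If $y\in E$, $-r\le y<0$, then $\log|y|\in Y_-$ and $\omega=0$ near $\log|y|$. In both cases $\theta=1$ near $y$. ∎

Here is what the switch is for. Suppose a distribution $S$ lives on $E$, and $f$ is a test function supported close to $0$ but vanishing near $0$. Then $S$ cannot tell $f$ from $f\theta$, because $\theta=1$ near the relevant points of $E$; and $S$ does not see the mirror image $f(-y)\theta(-y)$, because $\theta(-y)=1-\theta(y)=0$ there. So $S$ gives $f$ the same value as the *even* function $f(y)\theta(y)+f(-y)\theta(-y)$. Even test functions are what symmetric partial sums of trigonometric series control. On an unbalanced set, symmetric partial sums will therefore control all of the test functions needed below, and this settles a covering question about sets of uniqueness.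

## Sets of uniqueness and countable covers

**Definition 2.** A set $E\subseteq\mathbb T$ is a *set of uniqueness* (U-set) if every series $\sum_{n\in\mathbb Z}c_ne^{inx}$ whose symmetric partial sums $S_N(x)=\sum_{|n|\le N}c_ne^{inx}$ tend to $0$ for every $x\in\mathbb T\setminus E$ has all $c_n=0$. Otherwise $E$ is a *set of multiplicity* (M-set). $U$ is the family of closed sets of uniqueness. $U^{int}$ is the family of sets $G\subseteq\mathbb T$ all of whose closed subsets belong to $U$.

A subset of a U-set is a U-set: a series that tends to $0$ off the smaller set tends to $0$ off the larger one. So every U-set belongs to $U^{int}$. We shall see that $\emptyset$ and one-point sets are U-sets, and that a closed set of positive measure is an M-set.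

The question is: *is there a $G_\delta$ set of uniqueness $G$ (or, more weakly, a Borel one) that is not contained in a countable union of closed sets of uniqueness?*

The easy cases all give covers. A closed U-set covers itself. A countable set is a countable union of one-point sets, which are closed U-sets. If an $F_\sigma$ set $G=\bigcup_nF_n$ is a U-set, then each closed $F_n$ is a U-set as a subset of $G$, so $G$ is covered. A $G_\delta$ example must therefore be uncountable and not $F_\sigma$.

We use one external theorem about these families.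

**Theorem (Debs–Saint Raymond).** If $E$ is a closed set of multiplicity, there is a $G_\delta$ set $G\in U^{int}$ with $G\subseteq E$ that is not contained in the union of countably many closed sets of uniqueness.

This gives everything except that $G$ is a U-set; it gives only $G\in U^{int}$. Our task is to choose $E$ so that $U^{int}$ implies uniqueness for subsets of $E$. Here are the statements to be proved. The series $S=\sum c_ne^{inx}$ with $c_n\to0$ is regarded as a distribution, and "supported in $E$" refers to its distributional support.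

**Theorem 1.** Let $E$ be closed and unbalanced.
(a) Let $S=\sum c_ne^{inx}\ne0$, $c_n\to0$, be supported in $E$. Then $\{x\in E:\sup_N|S_N(x)|=\infty\}$ contains a closed set of multiplicity.
(b) For every set $G\subseteq E$ (no definability assumed): $G$ is a U-set if and only if $G\in U^{int}$.

**Theorem 2.** Let $\xi=2/7$ and $E_0=E_{2/7}$. Then $E_0$ is a closed unbalanced set of multiplicity. Hence the Debs–Saint Raymond set $G\subseteq E_0$ is a $G_\delta$ set of uniqueness not contained in a countable union of closed sets of uniqueness.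

**Theorem 3.** A closed subset $E'$ of a closed unbalanced set is an M-set if and only if it contains a $G_\delta$ U-set not covered by countably many closed U-sets.

**Theorem 4 (non-symmetric sums, all of $\mathbb T$).** Let $G\subseteq\mathbb T$ be arbitrary with $G\in U^{int}$. If $\sum_{n=-M}^{N}c_ne^{inx}\to0$ as $M,N\to\infty$ independently, for every $x\notin G$, then $c_n=0$ for all $n$.

## Pseudofunctions and second differences

**Spaces.** Write $\hat f(n)=\frac1{2\pi}\int f(y)e^{-iny}\,dy$. $A$ is the algebra of absolutely convergent Fourier series with $\|f\|_A=\sum|\hat f(n)|$. PF is the space of formal series $S=\sum c_ne^{inx}$ with $c_n\to0$, $\|S\|=\sup|c_n|$. So PF is $c_0(\mathbb Z)$, and its dual is $A$ through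
$$\langle S,f\rangle=\sum_nc_n\hat f(-n).$$
For $f\in A$ the product $fS$ has coefficients $\sum_k\hat f(k)c_{n-k}$. These tend to $0$ by dominated convergence, so $fS\in$ PF, $\|fS\|\le\|f\|_A\|S\|$, and exchanging the sums gives $\langle fS,h\rangle=\langle S,fh\rangle$.

The support $\operatorname{supp}S$ is the complement of the largest open set $O$ with $\langle S,f\rangle=0$ for all $f\in C^\infty$ supported in $O$. If it is empty, then $c_n=\langle S,e^{-in\cdot}\rangle=0$ for all $n$, so $S=0$. *If $f\in A$ vanishes in a neighborhood of $\operatorname{supp}S$, then $\langle S,f\rangle=0$.* Indeed, mollifying $f$ multiplies $\hat f(n)$ by factors of modulus at most $1$ that tend to $1$, so the mollifications converge to $f$ in $A$; they are smooth and eventually vanish near $\operatorname{supp}S$.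

With $\|\cdot\|_2$ the norm of $L^2(dy/2\pi)$, for $u$ Lipschitz on $\mathbb T$ and every integer $L\ge1$,
$$\|u\|_A\le(2L+1)^{1/2}\|u\|_2+(2/L)^{1/2}\|u'\|_2.\tag{2}$$
This is Cauchy–Schwarz on $|n|\le L$, and on $|n|>L$ for $|\hat u(n)|=|n|^{-1}|\widehat{u'}(n)|$ with $\sum_{|n|>L}n^{-2}\le2/L$. In particular, Lipschitz functions belong to $A$.

**Second differences.** Let $\kappa(u)=(\sin u/u)^2$, $\kappa(0)=1$. Since $|\kappa'(u)|\le4/u^2$ for $|u|\ge1$ and $\kappa$ is smooth, its total variation $\operatorname{Var}\kappa$ on $\mathbb R$ is finite. For $0<t<1$ let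
$$K_t(y)=\frac\pi t\Bigl(1-\frac{|y|}{2t}\Bigr)_+\ \text{ on }(-\pi,\pi),\qquad\hat K_t(n)=\kappa(nt),\qquad K_t^x(y)=K_t(y-x).$$
The formula for $\hat K_t$ is the transform of a triangle of half-width $2t$. Put
$$R_tS(x)=\langle S,K_t^x\rangle=\sum_nc_n\kappa(nt)e^{inx}=\frac{F_S(x+2t)+F_S(x-2t)-2F_S(x)}{4t^2},\tag{3}$$
$$F_S(x)=\frac{c_0x^2}2-\sum_{n\ne0}\frac{c_n}{n^2}e^{inx}.$$
The last equality in (3) holds because the second difference of $e^{inx}$ with step $2t$ is $-4\sin^2(nt)e^{inx}$. $F_S$ is continuous on $\mathbb R$, and $F_S''=S$ as distributions. Write $D^2F(x)=\lim_{s\to0}s^{-2}(F(x+s)+F(x-s)-2F(x))$, so that $D^2F_S(x)=\lim_{t\to0}R_tS(x)$ whenever either limit exists.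

**(P1) Convexity.** *If $F$ is real and continuous on an open interval and $\liminf_{s\to0}s^{-2}(F(x+s)+F(x-s)-2F(x))\ge0$ everywhere, then $F$ is convex. Hence a complex continuous $F$ with $D^2F=0$ everywhere on an interval is affine there.*

*Proof.* Let $\varepsilon>0$. If $F+\varepsilon x^2$ were not convex, then for some $[a,b]$ and the chord $\ell$ over it, $F+\varepsilon x^2-\ell$ would vanish at $a,b$ and have a positive interior maximum. There its second differences are $\le0$ for small $s$, but the liminf of the quotients is $\ge2\varepsilon$. So $F+\varepsilon x^2$ is convex; let $\varepsilon\to0$. For the last part apply this to $\pm\operatorname{Re}F$ and $\pm\operatorname{Im}F$. ∎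

**(P2) Affine pieces and uniqueness.** *On an open interval disjoint from $\operatorname{supp}S$, $F_S$ is affine; so $R_tS(x)=0$ for small $t$ if $x\notin\operatorname{supp}S$. If $R_tS(x)\to0$ for every $x\in\mathbb T$, then $S=0$.*

*Proof.* The first part holds since $F_S''=S=0$ there. In the second, $F_S$ is affine on $\mathbb R$ by (P1). Since $F_S-c_0x^2/2$ is bounded, $c_0=0$. Then $F_S$ is periodic and affine, hence constant, and all $c_n=0$. ∎

**(P3) Even tests.** *Let $f\in A$, $f(x+y)=\sum a_ne^{iny}$ with $a_n=a_{-n}$, and $|S_N(x)|\le B$ for all $N\ge0$. Then*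
$$|\langle S,f\rangle|\le B\sum_{n\ge0}|a_n-a_{n+1}|.\tag{4}$$
*In particular $|R_tS(x)|\le B\operatorname{Var}\kappa$. If $S_N(x)\to0$, then $R_tS(x)\to0$ as $t\to0$.*

*Proof.* Here $\hat f(-n)=a_{-n}e^{inx}=a_ne^{inx}$, so, grouping $\pm n$ and setting $S_{-1}=0$,
$$\langle S,f\rangle=\sum_na_nc_ne^{inx}=\sum_{n\ge0}a_n(S_n(x)-S_{n-1}(x))=\sum_{n\ge0}(a_n-a_{n+1})S_n(x),$$
where the boundary term $a_NS_N(x)$ of Abel summation tends to $0$. This gives (4). For $f=K^x_t$ we have $a_n=\kappa(nt)$, with $\sum_{n\ge0}|a_n-a_{n+1}|\le\operatorname{Var}\kappa$. If $S_N(x)\to0$, then in $R_tS(x)=\sum_{n\ge0}(\kappa(nt)-\kappa((n+1)t))S_n(x)$ each bracket tends to $0$ as $t\to0$, so any finite part tends to $0$, while the part $n\ge n_0$ is at most $\operatorname{Var}\kappa\cdot\sup_{n\ge n_0}|S_n(x)|$. ∎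

**(P4) Smooth multipliers.** *Let $g\in C^\infty$, $S\in$ PF, $S_{M,N}(x)=\sum_{n=-M}^Nc_ne^{inx}$. Then*
$$|(gS)_{M,N}(x)-g(x)S_{M,N}(x)|\le2\|S\|\sum_k|k||\hat g(k)|,\tag{5}$$
*and the left side tends to $0$ as $M,N\to\infty$.*

*Proof.* We have $(gS)_{M,N}(x)=\sum_k\hat g(k)e^{ikx}\sum_{m=-M-k}^{N-k}c_me^{imx}$. The ranges $[-M-k,N-k]$ and $[-M,N]$ differ in at most $2|k|$ terms, which gives (5). For fixed $k$ the indices of these terms go to $\pm\infty$ as $M,N\to\infty$, so their contribution tends to $0$ because $c_n\to0$. Dominated convergence over $k$ finishes. ∎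

**(P5) Supports give multiplicity.** *If $S\in$ PF and $x\notin\operatorname{supp}S$, then $S_N(x)\to0$. So a closed set containing the support of a nonzero $S\in$ PF is an M-set.*

*Proof.* Take $g\in C^\infty$ with $g(x)=1$ and $g=0$ near $\operatorname{supp}S$. Then $\langle gS,h\rangle=\langle S,gh\rangle=0$ for all $h\in A$, so $gS=0$, and (P4) gives $S_N(x)\to0$. ∎

Example: if $L$ is closed with $|L|>0$, the Fourier series of $1_L$ is a nonzero element of PF by Riemann–Lebesgue, supported in $L$. So $L$ is an M-set.

**(P6) Coefficients tend to zero.** *If $S_N(x)\to0$ for almost every $x$, then $c_n\to0$.*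

*Proof.* Almost everywhere $c_ne^{inx}+c_{-n}e^{-inx}=S_n(x)-S_{n-1}(x)\to0$. By Egorov this is uniform on some $H$ with $|H|>0$. Expanding the square and using $2|c_nc_{-n}|\le|c_n|^2+|c_{-n}|^2$,
$$\int_H|c_ne^{inx}+c_{-n}e^{-inx}|^2dx\ge\Bigl(|H|-\Bigl|\int_He^{2inx}dx\Bigr|\Bigr)(|c_n|^2+|c_{-n}|^2).$$
The left side tends to $0$, and $\int_He^{2inx}dx\to0$ by Riemann–Lebesgue. ∎

**Two hand computations.** *The empty set is a U-set*: if $S_N\to0$ everywhere, then $c_n\to0$ by (P6), $R_tS\to0$ everywhere by (P3), and $S=0$ by (P2). *A one-point set $\{x_0\}$ is a U-set*: let $S_N\to0$ off $x_0$. Then $S\in$ PF by (P6), and $D^2F_S=0$ off $x_0+2\pi\mathbb Z$ by (P3), so $F_S$ is affine on both sides of $x_0$, with a slope jump $\sigma$ at $x_0$. By (3), $R_tS(x_0)=\frac{2t\sigma}{4t^2}=\frac\sigma{2t}$. But $tR_tS(x_0)=\sum c_ne^{inx_0}\,t\kappa(nt)\to0$, because $c_n\to0$, each weight $t\kappa(nt)$ tends to $0$, and the weights have sum $tK_t(0)=\pi$. So $\sigma=0$, hence $R_tS\to0$ everywhere and $S=0$.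

## Multiplying by a function of $A$: where symmetric sums lose control

Let us try to prove directly that a set $G\in U^{int}$ is a U-set. Let $S\ne0$ with $S_N\to0$ off $G$ and $c_n\to0$. The sets $W_n=\{x:|S_N(x)|\le n\ \forall N\}$ are closed and increasing, and $\mathbb T\setminus\bigcup_nW_n=\{\sup_N|S_N|=\infty\}\subseteq G$. If we find a nonzero $S_\infty\in$ PF supported off all $W_n$, its support is a closed M-set inside $G$, a contradiction. To build $S_\infty$, multiply $S$ successively by smooth functions $f_j$ vanishing near $W_j$, losing little norm each time. By Hahn–Banach, such an $f_j$ can fail to exist only if there is an $h\in A$ for which $T=hS$ is supported in $W_j$ but $\langle S,h\rangle\ne0$. To exclude that, one wants $T=0$, hence control of $R_tT$ on $W_j$, that is, a comparison of $R_t(hS)(x)$ with $h(x)R_tS(x)$.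

For smooth $h$, (P4) does this. But $h$ comes from Hahn–Banach and is only in $A$, so $\sum|k||\hat h(k)|$ may diverge. We can only write
$$R_t(hS)(x)=\sum_k\hat h(k)e^{ikx}\,\langle S,e^{ik(\cdot-x)}K_t^x\rangle,\qquad\langle S,e^{ik(\cdot-x)}K_t^x\rangle=\sum_nc_ne^{inx}\kappa((n+k)t).\tag{6}$$
The second formula holds since the coefficient of $e^{-iny}$ in $e^{ik(y-x)}K_t(y-x)$ is $\kappa((-n-k)t)e^{inx}$. To pass to the limit $t\to0$ under the sum over $k$ we need a bound uniform in $k$. The weight $n\mapsto\kappa((n+k)t)$ is centered at $-k$ and is not even, and bounded symmetric sums bound only the term $k=0$.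

**This really breaks.** Take $c_0=0$, $c_n=1/\log(n+2)$ and $c_{-n}=-c_n$ for $n\ge1$. Then $S_N(0)=0$ for all $N$. At $x=0$ with $k=-m^2$, $t=1/m$, $m\ge2$, the pairing in (6) is
$$\sum_{n\ge1}c_n\Bigl[\kappa\Bigl(\frac{n-m^2}m\Bigr)-\kappa\Bigl(\frac{n+m^2}m\Bigr)\Bigr]\ \ge\ \frac{2m+1}2\cdot\frac1{\log(m^2+m+2)}-1 .$$
For the first part, use the $2m+1$ integers with $|n-m^2|\le m$ (all are $\ge1$), where $\kappa\ge\sin^21>\frac12$. For the second, $0<c_n<1$ and $\kappa(u)\le u^{-2}$ give at most $m^2\sum_{j>m^2}j^{-2}\le1$. The right side tends to $\infty$ while $t\to0$, although the symmetric sums at $0$ vanish identically.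

So we give a name to what is missing.

**Definition 3.** A point $x$ is *good* for $S\in$ PF if for some $t_x\in(0,1)$
$$\sup_{k\in\mathbb Z,\ 0<t<t_x}|\langle S,e^{ik(\cdot-x)}K_t^x\rangle|<\infty .$$

The series just displayed shows that $0$ need not be good when $\sup_N|S_N(0)|<\infty$. With two-sided control there is no difficulty:

**Lemma 4.** If $|S_{M,N}(x)|\le B$ for all $M,N\ge0$, then the pairings (6) are bounded by $3B\operatorname{Var}\kappa$ for all $k\in\mathbb Z$, $0<t<1$; so $x$ is good for $S$.

*Proof.* Put $d_m=c_me^{imx}$. The sums $\sum_{m=0}^Nd_m=S_{0,N}(x)$ are bounded by $B$, and the sums $\sum_{m=-M}^{-1}d_m=S_{M,0}(x)-S_{0,0}(x)$ by $2B$. Abel summation of $\sum d_m\kappa((m+k)t)$ over $m\ge0$ and over $m<0$ separately gives bounds $B\operatorname{Var}\kappa$ and $2B\operatorname{Var}\kappa$; the boundary terms vanish since $\kappa(u)\to0$ as $|u|\to\infty$. ∎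

**Lemma 5.** If $x$ is good for $S\in$ PF and $h\in A$, then $R_t(hS)(x)-h(x)R_tS(x)\to0$ as $t\to0$.

*Proof.* By (6) and $h(x)=\sum\hat h(k)e^{ikx}$, the difference is $\sum_k\hat h(k)e^{ikx}\Delta_k(t)$ with
$$\Delta_k(t)=\sum_nc_ne^{inx}\bigl[\kappa((n+k)t)-\kappa(nt)\bigr].$$
For fixed $k$, each bracket tends to $0$, and $\sum_n|\kappa((n+k)t)-\kappa(nt)|\le|k|\operatorname{Var}\kappa$ by telescoping into $|k|$ unit shifts. Splitting the sum at a large $|n|$ and using $c_n\to0$ gives $\Delta_k(t)\to0$. By goodness (for $k$ and for $0$), $|\Delta_k(t)|$ is bounded independently of $k$ and of $t<t_x$. As $\sum|\hat h(k)|<\infty$, dominated convergence applies. ∎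

## Extracting a closed M-set from the points of unboundedness

If all points of the $W_n$ are good, the plan above goes through. One more tool is needed, to divide by $h$ where it does not vanish.

**Lemma 6 (local division).** Let $h\in A$, $V$ an open interval on which $h\ne0$, and $p\in C^\infty$ with $\operatorname{supp}p\subseteq V$. Then $p=qh$ with $q\in A$, $q=0$ off $\operatorname{supp}p$.

*Proof.* Let $\chi\in C^\infty$, $0\le\chi\le1$, $\operatorname{supp}\chi\subseteq V$, $\chi=1$ on $\operatorname{supp}p$. Then $H=h\bar h+1-\chi\in A$ is strictly positive: on $V$ because $|h|^2>0$, off $V$ because $\chi=0$. By Wiener's theorem (a nowhere vanishing function of $A$ has its reciprocal in $A$), $1/H\in A$. On $\operatorname{supp}p$ we have $H=h\bar h$, so $q=p\bar h/H$ works. ∎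

**Proposition 1.** Let $0\ne S\in$ PF with $S_N\to0$ a.e. Let $W_1\subseteq W_2\subseteq\cdots$ be closed sets such that for every $g\in C^\infty(\mathbb T)$ and every $n$:
(i) $\sup\{|R_t(gS)(x)|:x\in W_n,\ 0<t<1\}<\infty$;
(ii) every $x\in W_n$ is good for $gS$.
Then there is a nonzero $S_\infty\in$ PF whose support is contained in $\operatorname{supp}S\setminus\bigcup_nW_n$.

*Proof.* The heart is the following claim, which says that cutting out $W_n$ can be done at arbitrarily small cost.

**Claim.** *If $S'=gS$ with $g\in C^\infty$, then $S'$ lies in the norm closure of the linear space $\{fS':f\in C^\infty,\ f=0\text{ near }W_n\}$.*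

**Step 1: reduce to showing that a certain $T$ is zero.** By Hahn–Banach and PF$^*=A$, let $h\in A$ satisfy $\langle fS',h\rangle=0$ for all such $f$; we must show $\langle S',h\rangle=0$. Put $T=hS'\in$ PF. For smooth $f$ vanishing near $W_n$, $\langle T,f\rangle=\langle S',hf\rangle=\langle fS',h\rangle=0$, so $\operatorname{supp}T\subseteq W_n$. The zeroth coefficient of $T$ is $\sum_k\hat h(k)\hat S'(-k)=\langle S',h\rangle$, where $\hat S'(m)$ are the coefficients of $S'$. So it suffices to prove $T=0$, and by (P2) it suffices that $R_tT(x)\to0$ for every $x$.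

**Step 2: the easy points.** This step treats all points except those of $W_n$ where $h\ne0$. If $x\notin W_n$, then $x\notin\operatorname{supp}T$, and (P2) gives $R_tT(x)=0$ for small $t$. If $x\in W_n$ and $h(x)=0$, then by (ii) and Lemma 5, $R_tT(x)=h(x)R_tS'(x)+o(1)=o(1)$.

**Step 3: where $h\ne0$, $S'$ itself is carried by $W_n$.** This transfers information from $T$ to $S'$ near a point $x\in W_n$ with $h(x)\ne0$. Let $V\ni x$ be an open interval of length less than $2\pi$ on which $h\ne0$. We show $V\cap\operatorname{supp}S'\subseteq W_n$. Let $p\in C^\infty$ have support in $V\setminus W_n$, and write $p=qh$ by Lemma 6. (The lemma needs only $\operatorname{supp}p\subseteq V$, so it does not matter whether $\operatorname{supp}p$ meets several components of $V\setminus W_n$.) As $q$ vanishes off $\operatorname{supp}p$, it vanishes near $W_n\supseteq\operatorname{supp}T$. Hence $\langle S',p\rangle=\langle S',hq\rangle=\langle T,q\rangle=0$.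

**Step 4: $S'=0$ on $V$.** This uses the bound (i) and the convergence almost everywhere. Let $M$ be the bound in (i) for $S'$, and regard $V$ as an interval in $\mathbb R$. At points of $V\cap W_n$ the quotients $R_tS'$ are bounded by $M$; at points of $V\setminus W_n$, which lie off $\operatorname{supp}S'$ by Step 3, they vanish for small $t$. Let $F$ be the real or the imaginary part of $F_{S'}$. The second difference quotients of $\frac M2x^2$ equal $M$, so those of $\frac M2x^2\pm F$ have nonnegative liminf everywhere on $V$; by (P1) both functions are convex.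

The one-sided derivatives of a convex function satisfy $(\cdot)'_-\le(\cdot)'_+$; applied to both functions this gives $F'_-\le F'_+$ and $-F'_-\le-F'_+$. So $F$ is differentiable, and $Mx\pm F'$ are nondecreasing, that is, $|F'(y)-F'(z)|\le M|y-z|$. Hence the distribution $F''$ is an $L^\infty$ function, the a.e. derivative of the Lipschitz function $F'$. Where $F'$ is differentiable,
$$F(x+s)+F(x-s)-2F(x)=\int_0^s\bigl(F'(x+\sigma)-F'(x-\sigma)\bigr)d\sigma=s^2F''(x)+o(s^2),$$
so $D^2F=F''$ a.e. on $V$. On the other hand $S_N\to0$ a.e., so $(gS)_N\to0$ a.e. by (P4), and $D^2F_{S'}=0$ a.e. by (P3). Therefore $F''=0$ a.e. for both parts, and $S'=F_{S'}''=0$ on $V$.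

**Step 5: finish the claim.** We return from $S'$ to $T$. If $f\in C^\infty$ is supported in $V$, then $hf\in A$ vanishes off $\operatorname{supp}f$, hence near $\operatorname{supp}S'$, and $\langle T,f\rangle=\langle S',hf\rangle=0$. So $T=0$ on $V$, and $R_tT(x)=0$ for small $t$ by (P2). All points are covered, $T=0$, and the claim is proved.

**Step 6: iterate.** Here the claim is applied once for each $W_j$. Put $S^{(0)}=S$ and choose inductively $f_j\in C^\infty$, $f_j=0$ near $W_j$, such that $S^{(j)}=f_jS^{(j-1)}$ satisfies $\|S^{(j)}-S^{(j-1)}\|<2^{-j-1}\|S\|$. The claim allows this, since $S^{(j-1)}=f_{j-1}\cdots f_1S$ is of the form $gS$. Then $S^{(j)}\to S_\infty$ in PF and $\|S_\infty-S\|\le\frac12\|S\|$, so $S_\infty\ne0$. The supports decrease, and $\operatorname{supp}S^{(j)}\cap W_j=\emptyset$. If $f\in C^\infty$ vanishes near $\bigcap_j\operatorname{supp}S^{(j)}$, then by compactness it vanishes near $\operatorname{supp}S^{(j)}$ for all large $j$, so $\langle S^{(j)},f\rangle=0$ for large $j$ and $\langle S_\infty,f\rangle=0$. Hence $\operatorname{supp}S_\infty\subseteq\bigcap_j\operatorname{supp}S^{(j)}\subseteq\operatorname{supp}S\setminus\bigcup_nW_n$.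 ∎

## Bounded symmetric sums at a point of an unbalanced set make it good

Everything now hinges on (ii) under symmetric convergence. The switch of Lemma 3 makes the modulated test function even. Two features make this affordable. The switch is rough at the origin, with $|\theta'|\le C/|y|$, but the quantity $\sum|a_n-a_{n+1}|$ in (4) involves the factor $1-e^{-iy}$, which vanishes at the origin. And the modulation $e^{iky}$ does not change $\|\cdot\|_A$, which produces uniformity in $k$.

**Proposition 2.** Let $E$ be closed and unbalanced at $x\in E$. Let $S\in$ PF, $\operatorname{supp}S\subseteq E$, $\sup_N|S_N(x)|=B<\infty$. Then $x$ is good for $S$.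

*Proof.* Translate so that $x=0$ and identify $\mathbb T$ with $(-\pi,\pi]$. Let $\gamma,r$ be as in Definition 1 and $\theta$ as in Lemma 3. Fix $0<t<r/2$ and $k\in\mathbb Z$. Constants $C$ depend only on $\gamma$ and on fixed cutoffs, and may change from line to line.

**Step 1: make the test function even.** We first cut off the origin, where $\theta$ is undefined. Let $\eta\in C^\infty(\mathbb R)$ be even, $0\le\eta\le1$, $\eta=0$ on $[-\frac12,\frac12]$, $\eta=1$ off $[-1,1]$, and $\eta_\rho(y)=\eta(y/\rho)$ for $0<\rho<t$. Put
$$f=e^{iky}K_t\eta_\rho,\qquad g=K_t\eta_\rho\theta .$$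
The function $f$ is supported in $|y|\le2t<r$ and vanishes near $0$; so $f$, $f\theta$ and their reflections are Lipschitz, hence in $A$. We claim that $f-f\theta$ and $y\mapsto f(-y)\theta(-y)$ vanish in a neighborhood of $E$. Near $0$, and near points of $E$ with $|y|>r$, the factor $f(\pm y)$ vanishes. Near points of $E$ with $0<|y|\le r$ we have $\theta(y)=1$ and $\theta(-y)=1-\theta(y)=0$. Since $\operatorname{supp}S\subseteq E$,
$$\langle S,f\rangle=\langle S,f\theta\rangle=\langle S,\,f(y)\theta(y)+f(-y)\theta(-y)\rangle=2\langle S,p\rangle,\qquad p(y)=\tfrac12\bigl(e^{iky}g(y)+e^{-iky}g(-y)\bigr),$$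
and $p$ is even.

**Step 2: express the variation of the coefficients as an $A$-norm free of $k$.** With $a_n=\hat p(n)=a_{-n}$, the number $a_n-a_{n+1}$ is the $n$-th coefficient of $p(y)(1-e^{-iy})$. Let
$$u=K_t\eta_\rho\theta\,(1-e^{-iy})=g(y)(1-e^{-iy}).$$
Modulation and the reflection $y\mapsto-y$ preserve $\|\cdot\|_A$. So $\|e^{iky}g(y)(1-e^{-iy})\|_A=\|u\|_A$. Also $g(-y)(1-e^{-iy})$ is the reflection of $g(y)(1-e^{iy})=-e^{iy}u(y)$, so $\|e^{-iky}g(-y)(1-e^{-iy})\|_A=\|u\|_A$. Therefore
$$\sum_n|a_n-a_{n+1}|\le\|u\|_A .$$

**Step 3: bound $\|u\|_A$.** The bound must not depend on $t$, $\rho$ or $k$. The function $u$ is supported in $|y|\le2t$. There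
$$K_t\le\frac\pi t,\quad|K_t'|\le\frac\pi{2t^2}\text{ a.e.},\quad|1-e^{-iy}|\le|y|\le2t,\quad|y\,\eta_\rho'|\le C,\quad|y\,\theta'|\le C .$$
So $|u|\le\frac\pi t\cdot2t=2\pi$. In $u'$ the derivative can fall on $K_t$, giving at most $\frac\pi{2t^2}\cdot2t=\frac\pi t$; on $\eta_\rho$ or on $\theta$, giving at most $\frac\pi tC$ each; or on $1-e^{-iy}$, giving at most $\frac\pi t$. Thus $|u'|\le C/t$ a.e. As the support has length at most $4t$, $\|u\|_2\le Ct^{1/2}$ and $\|u'\|_2\le Ct^{-1/2}$. Apply (2) with $L=\lceil1/t\rceil$, for which $2L+1\le5/t$ and $2/L\le2t$: this gives $\|u\|_A\le C$. By (P3) applied to $p$ at the point $0$,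
$$|\langle S,e^{iky}K_t\eta_\rho\rangle|=2|\langle S,p\rangle|\le2CB,$$
with $C$ independent of $k,t,\rho$.

**Step 4: let $\rho\to0$ with $k,t$ fixed.** This removes the cutoff at the origin. The function $1-\eta_\rho$ has height at most $1$, support in $|y|\le\rho$ and derivative at most $C/\rho$, so $\|1-\eta_\rho\|_2\le C\rho^{1/2}$, $\|\eta_\rho'\|_2\le C\rho^{-1/2}$, and (2) with $L=\lceil1/\rho\rceil$ gives $\|1-\eta_\rho\|_A\le C$. Hence $w_\rho=e^{iky}K_t(1-\eta_\rho)$ is bounded in $A$ uniformly in $\rho$. Also $\|w_\rho\|_{L^1}\to0$, so each Fourier coefficient of $w_\rho$ tends to $0$. In $\langle S,w_\rho\rangle=\sum c_n\hat w_\rho(-n)$, the part with $|n|>n_0$ is at most $\sup_{|n|>n_0}|c_n|\cdot\sup_\rho\|w_\rho\|_A$, which is small for large $n_0$, and the remaining finite part tends to $0$. So $\langle S,w_\rho\rangle\to0$, and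
$$|\langle S,e^{iky}K_t\rangle|\le2CB\qquad\text{for all }k\in\mathbb Z,\ 0<t<r/2 .$$
This is goodness at $0$ with $t_x=r/2$. ∎

When $E$ has no points to the left of $0$ within distance $r$, the argument amounts to replacing $f$ by its even extension $f(|y|)$ from the right half-line: $\theta=1$ near the right points of $E$, and values on the left are invisible to $S$.

## Uniqueness for subsets of an unbalanced set

*Proof of Theorem 1(a).* We verify the hypotheses of Proposition 1. Let $W_n=\{x\in E:|S_N(x)|\le n\ \forall N\}$; these sets are closed and increasing. By Lemma 1, $|E|=0$, so (P5) gives $S_N\to0$ a.e. Let $g\in C^\infty$. Then $\operatorname{supp}(gS)\subseteq E$, and by (5), on $W_n$ and for all $N$,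
$$|(gS)_N|\le n\|g\|_\infty+2\|S\|\sum_k|k||\hat g(k)| .$$
So (i) holds by (P3), and (ii) holds by Proposition 2 applied to $gS$. Proposition 1 gives a nonzero $S_\infty\in$ PF whose support $K$ satisfies
$$K\subseteq E\setminus\bigcup_nW_n=\{x\in E:\sup_N|S_N(x)|=\infty\},$$
and the closed set $K$ is an M-set by (P5). ∎

*Proof of Theorem 1(b).* A U-set is in $U^{int}$, as noted after Definition 2. Conversely let $G\subseteq E$, $G\in U^{int}$, and let $S_N(x)\to0$ for all $x\notin G$.

**Step 1: $S\in$ PF.** This puts us in the setting of (a). Off $E$, hence almost everywhere by Lemma 1, $S_N\to0$. So $c_n\to0$ by (P6).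

**Step 2: $\operatorname{supp}S\subseteq E$.** This is the other hypothesis of (a). By (P3), $D^2F_S=0$ on $\mathbb T\setminus E$. By (P1), $F_S$ is affine on each component (lifted to $\mathbb R$), and $S=F_S''=0$ there.

**Step 3: conclude.** If $S\ne0$, then by (a) there is a closed M-set $K\subseteq\{x\in E:\sup_N|S_N(x)|=\infty\}$. Off $G$ the sums converge, hence are bounded, so $K\subseteq G$. This contradicts $G\in U^{int}$. So $S=0$. ∎

## The Cantor set of ratio $2/7$ is a set of multiplicity

*Proof of Theorem 2.* By Lemma 2, $E_0$ is closed and unbalanced. It remains to show that it is an M-set, and then to combine the results.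

**Step 1: a measure and its transform.** We look for a nonzero element of PF supported in $E_0$. Let $\mu$ be the law of $\sum\epsilon_j(1-\xi)\xi^{j-1}$ with independent fair digits $\epsilon_j\in\{0,1\}$, and $\hat\mu(n)=\frac1{2\pi}\int e^{-iny}d\mu(y)$. A digit of weight $a$ contributes the factor $\frac{1+e^{-ina}}2$, of modulus $|\cos(na/2)|$. With $a=\frac57\xi^{j-1}$ this gives
$$2\pi|\hat\mu(n)|=\prod_{j\ge0}|\cos(u\xi^j)|,\qquad u=\tfrac{5n}{14}.$$
We must show that this tends to $0$ as $|n|\to\infty$.

**Step 2: renormalize a supposed bad sequence.** Suppose the product is $\ge\delta>0$ along a sequence $|u_l|\to\infty$; by evenness assume $u_l>0$. Put $q=\frac72=1/\xi$ and write, for large $l$, $u_l=\pi\alpha_lq^{m_l}$ with $\alpha_l\in[1,q)$, $m_l\to\infty$. Keep only the factors $j=0,\dots,m_l$ and set $i=m_l-j$: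
$$\prod_{i=0}^{m_l}|\cos(\pi\alpha_lq^i)|\ge\delta .$$
As $\cos^2=1-\sin^2\le e^{-\sin^2}$, we get $\sum_{i\le m_l}\sin^2(\pi\alpha_lq^i)\le2\log(1/\delta)$. Let $\alpha\in[1,q]$ be a limit point of $(\alpha_l)$. Passing to the limit in each fixed finite part of the sum gives $\sum_{i\ge0}\sin^2(\pi\alpha q^i)\le2\log(1/\delta)<\infty$.

**Step 3: arithmetic contradiction.** We use that $q$ is a fraction with denominator $2$. By Step 2, $\alpha q^i=n_i+e_i$ with $n_i\in\mathbb Z$ and $e_i\to0$. Since $2q=7$,
$$2n_{i+1}-7n_i=7e_i-2e_{i+1}\to0 .$$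
These are integers, so $2n_{i+1}=7n_i$ for all $i\ge J$. Hence $2^kn_{J+k}=7^kn_J$ for all $k$. As $7^k$ is odd, $n_J$ is divisible by every power of $2$, so $n_J=0$, and then $n_i=0$ for all $i\ge J$. So $\alpha q^i=e_i\to0$, contrary to $\alpha q^i\to\infty$.

Therefore $\hat\mu(n)\to0$, and $\mu$ is an element of PF supported in the closed set $E_0$, nonzero since $\hat\mu(0)=\frac1{2\pi}$. By (P5), $E_0$ is an M-set.

**Step 4: the set $G$.** Now the two halves meet. By the Debs–Saint Raymond theorem applied to $E_0$ there is a $G_\delta$ set $G\subseteq E_0$, $G\in U^{int}$, not contained in a countable union of closed sets of uniqueness. By Theorem 1(b), $G$ is a set of uniqueness. ∎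

So the answer to the question is yes, already for $G_\delta$ sets.

**Remark (other ratios).** The same proof works for $\xi=2/p$ with $p\ge7$ odd. Lemma 2 applies because $2/p<\frac13$, with $\gamma=\log\frac{p-4}2>0$. In the transform, $u=\frac{(1-\xi)n}2$ and $q=p/2$; the relation becomes $2n_{i+1}=pn_i$, and $p^k$ is odd. For $p=5$ the constant $\frac{p-4}{2}=\frac12$ is less than $1$, and Lemma 2 says nothing. The Cantor set with $\xi=2/p$ has Hausdorff dimension $\log2/\log(p/2)$; the upper bound is visible from the covering by $2^m$ intervals of length $(2/p)^m$. So the sets $G$ can be taken inside closed sets of arbitrarily small Hausdorff dimension.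

## Closed subsets of unbalanced sets, and two-sided sums on the whole circle

*Proof of Theorem 3.* A closed subset $E'$ of an unbalanced closed set is unbalanced, since Definition 1 only becomes weaker with fewer points. If $E'$ is an M-set, the Debs–Saint Raymond theorem gives a $G_\delta$ set $G\subseteq E'$, $G\in U^{int}$, not covered by countably many closed U-sets, and $G$ is a U-set by Theorem 1(b). If $E'$ is not an M-set, then $E'\in U$, and $E'$ itself covers each of its subsets. ∎

*Proof of Theorem 4.* Let $S_{M,N}(x)=\sum_{n=-M}^Nc_ne^{inx}$ and $D=\{x:S_{M,N}(x)\not\to0\}$, a Borel subset of $G$.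

**Step 1: $D$ is null and $S\in$ PF.** This provides the first hypotheses of Proposition 1. A closed $L\subseteq D$ is a closed subset of $G$, hence in $U$; a closed set of positive measure is an M-set (example after (P5)), so $|L|=0$. By inner regularity $|D|=0$, and in particular $S_N\to0$ a.e. At a point $x\notin D$, comparing $S_{M,N}(x)$ and $S_{M,N'}(x)$ for large $M,N,N'$ shows that $\sum_{n\ge0}c_ne^{inx}$ satisfies the Cauchy criterion; likewise for $n<0$. So both one-sided sums converge at $x$. Hence $c_n\to0$, and $\sup_{M,N\ge0}|S_{M,N}(x)|<\infty$.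

**Step 2: the sets $W_n$.** We verify (i) and (ii). Let $W_n=\{x:|S_{M,N}(x)|\le n\ \forall M,N\ge0\}$. These sets are closed and increasing, and by Step 1 $\mathbb T\setminus\bigcup_nW_n\subseteq D\subseteq G$. For $g\in C^\infty$ and $S'=gS$, (5) gives on $W_n$
$$|S'_{M,N}|\le B':=n\|g\|_\infty+2\|S\|\sum_k|k||\hat g(k)|\qquad(M,N\ge0).$$
Taking $M=N$, (i) holds by (P3). By Lemma 4 applied to $S'$, every $x\in W_n$ is good for $S'$, which is (ii).

**Step 3: conclude.** If $S\ne0$, Proposition 1 gives a nonzero element of PF supported by a closed set $K\subseteq\mathbb T\setminus\bigcup_nW_n\subseteq G$. By (P5), $K\notin U$, contradicting $G\in U^{int}$. So all $c_n=0$. ∎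

Theorem 4 needs no geometric hypothesis on $G$ because Lemma 4 supplies goodness; under symmetric convergence that role is played by Proposition 2, which needs the unbalanced set. It is not claimed here that $U^{int}$ implies uniqueness for all Borel sets under symmetric convergence with no hypothesis on the closure, nor that every closed M-set contains an unbalanced closed M-set. Neither is needed for Theorem 2.
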